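\title{Confined subgroups and annihilators of permutation modules for simple locally finite groups}

\begin{abstract}
A subgroup $X$ of a locally finite group $G$ is confined if some finite set of nonidentity elements of $G$ meets every conjugate of $X$. We prove the following conjectured equivalence: if $G$ is infinite, simple and locally finite and $F$ is a field of characteristic $0$, then the permutation module $F[G/X]$ has nonzero annihilator in the group algebra $FG$ if and only if $X$ is confined. The equivalence holds over every field, and the annihilating element can be taken in $\mathbb{Z}G$, depending only on the finite set. We deduce this from a statement about finite simple groups: if $Q$ is large compared with a set $S$ of nonidentity elements, then one irreducible representation of $Q$ has no nonzero vector fixed by any subgroup all of whose conjugates meet $S$. The proof uses the classification of finite simple groups and the fixed point ratio bound of Liebeck and Saxl.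
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $G$ be a group and $F$ a field. The annihilator of an $FG$-module $M$ is the two-sided ideal
\[
\operatorname{Ann}_{FG}(M)=\{x\in FG \mid xM=0\}
\]
of the group algebra $FG$. For a subgroup $X\le G$ let $1_X^G$ be the module induced from the trivial one-dimensional $FX$-module, that is, the permutation module $F[G/X]$ with basis the left cosets of $X$. We ask for which $X$ the annihilator of $1_X^G$ is nonzero. For $X=1$ the module is $FG$ itself and the annihilator is zero. For $X=G\neq1$ the module is trivial and the annihilator is the augmentation ideal. If $G$ is simple and $X$ is proper, then $G$ acts faithfully on $G/X$, so the annihilator contains no element $1-g$ with $g\ne1$; the question is whether the permutations induced by $G$ on $G/X$ satisfy some longer linear relation.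

A linear relation forces fixed points. The following fact is known; we include the short proof because it explains the definition that follows. For an $FX$-module $M$ write $M^G=FG\otimes_{FX}M$.

\begin{proposition}\label{prop:easy}
Let $G$ be a group, $F$ a field, $X\le G$, and $M$ a nonzero $FX$-module. If $\operatorname{Ann}_{FG}(M^G)\ne0$, then there is a finite set $S\subseteq G\setminus\{1\}$ such that every point of $G/X$ is fixed by an element of $S$.
\end{proposition}

\begin{proof}
We have $M^G=\bigoplus_{\omega\in G/X}M_\omega$ with $M_{gX}=g\otimes M\neq0$, and $hM_\omega=M_{h\omega}$ for $h\in G$. Let $x=\sum_h x_hh\neq0$ annihilate $M^G$, fix $h_0$ with $x_{h_0}\ne0$, and put $S=\{h_0^{-1}h \mid x_h\ne0,\ h\ne h_0\}$. Let $\omega\in G/X$ and $0\neq v\in M_\omega$. The component of $xv=0$ in $M_{h_0\omega}$ is the sum of the vectors $x_hhv$ over all $h$ with $h\omega=h_0\omega$. The term $x_{h_0}h_0v$ is nonzero, so there is a second term: some $h\ne h_0$ has $x_h\neq0$ and $h\omega=h_0\omega$. Then $h_0^{-1}h\in S$ fixes $\omega$.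
\end{proof}

An element $s$ fixes the point $gX$ exactly when $s\in gXg^{-1}$. Recall also that a group is \emph{locally finite} if each of its finite subsets generates a finite subgroup.

\begin{definition}\label{def:confined}
Let $Q$ be a group and $S\subseteq Q\setminus\{1\}$ a finite set. A subgroup $Y\le Q$ is \emph{$S$-confined in $Q$} if $gYg^{-1}\cap S\neq\emptyset$ for every $g\in Q$; equivalently, if every point of $Q/Y$ is fixed by an element of $S$. A subgroup $X$ of a locally finite group $G$ is \emph{confined} if it is $S$-confined in $G$ for some finite set $S\subseteq G\setminus\{1\}$.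
\end{definition}

So a nonzero annihilator forces $X$ to be confined. The simplest example suggests that the converse should hold.

\begin{example}\label{ex:finitary}
Let $\Omega$ be an infinite set and $G$ the group of even permutations of $\Omega$ that move only finitely many points. It is the directed union of the groups $\operatorname{Alt}(\Delta)$ with $\Delta\subseteq\Omega$ finite and $|\Delta|\ge5$. Hence $G$ is locally finite, and it is simple, because a normal subgroup $N\ne1$ meets every large enough $\operatorname{Alt}(\Delta)$ nontrivially and so contains it. Let $X$ be the stabilizer of a point, so that $G/X=\Omega$, and let $s_1,s_2$ be $3$-cycles with disjoint supports. Every point is fixed by $s_1$ or by $s_2$, so $X$ is $\{s_1,s_2\}$-confined. The element $x=(1-s_1)(1-s_2)=(1-s_2)(1-s_1)$ kills every point fixed by $s_1$ or by $s_2$, so it annihilates $F\Omega$, and $x=1-s_1-s_2+s_1s_2\ne0$.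
\end{example}

More generally, if the elements of $S$ commute, then $\prod_{s\in S}(1-s)$ annihilates $F[G/X]$ for every $S$-confined $X$. But the elements of $S$ need not commute, and even when they do the product can be zero: in a Klein four-group $\{1,s,t,st\}$ the element $(1-s)(1-t)=1-s-t+st$ is unchanged by multiplication by $st$, so $(1-s)(1-t)(1-st)=0$. In fact the converse of Proposition~\ref{prop:easy} fails for finite simple groups, in which every nontrivial subgroup is confined (Example~\ref{ex:A5}), and for infinite groups that are not simple (Example~\ref{ex:A5L}). When both obstructions are removed one arrives at the following conjecture.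

\medskip
\noindent\textbf{Conjecture.} \emph{Let $G$ be an infinite simple locally finite group, $X$ a proper subgroup of $G$, and $F$ a field of characteristic $0$. Then $X$ is confined if and only if $\operatorname{Ann}_{FG}(1_X^G)\neq0$.}
\medskip

We prove the conjecture.

\begin{theorem}\label{thm:main}
Let $G$ be an infinite simple locally finite group, $X\le G$, and $F$ a field of characteristic $0$. Then $X$ is confined if and only if $\operatorname{Ann}_{FG}(1_X^G)\neq0$.
\end{theorem}

The annihilating element that we construct depends only on the set $S$ and has integer coefficients, which removes the restriction on the characteristic. Rings have an identity element.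

\begin{theorem}\label{thm:uniform}
Let $G$ be an infinite simple locally finite group and $S\subseteq G\setminus\{1\}$ a finite set. There is $x\in\mathbb{Z}G$, whose coefficients have greatest common divisor $1$, such that $x\cdot R[G/X]=0$ for every $S$-confined subgroup $X\le G$ and every commutative ring $R\neq0$; the image of $x$ in $RG$ is nonzero. Consequently, for every field $F$ of any characteristic and every $X\le G$, the following are equivalent:
\begin{itemize}
\item[(a)] $X$ is confined;
\item[(b)] $\operatorname{Ann}_{FG}(1_X^G)\neq0$;
\item[(c)] $\operatorname{Ann}_{FG}(M^G)\neq0$ for some nonzero $FX$-module $M$.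
\end{itemize}
\end{theorem}

Both theorems come from a statement about finite simple groups in which ``infinite'' is replaced by ``large compared with $|S|$''. For a finite group $Q$ let $\operatorname{Irr}(Q)$ be the set of its irreducible complex representations up to isomorphism. We use the letter $\varphi$ for such a representation, for its space and for its character, so that $\varphi(1)=\dim\varphi$, and we write $\varphi^Y$ for the space of vectors fixed by a subgroup $Y\le Q$.

\begin{theorem}\label{thm:finite}
For every $k\ge1$ there is $N(k)$ such that if $Q$ is a nonabelian finite simple group with $|Q|\ge N(k)$ and $S\subseteq Q\setminus\{1\}$ has $|S|\le k$, then some $\varphi\in\operatorname{Irr}(Q)$ satisfies $\varphi^Y=0$ for all $S$-confined subgroups $Y\le Q$.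
\end{theorem}

We call a subset $S\subseteq Q\setminus\{1\}$ of a finite group $Q$ \emph{good} if such a $\varphi$ exists. The empty set is good, since no subgroup is $\emptyset$-confined.

Sections~\ref{sec:prelim} and~\ref{sec:reduction} derive Theorems~\ref{thm:main} and~\ref{thm:uniform} from Theorem~\ref{thm:finite}. The proof of Theorem~\ref{thm:finite} goes through the classification of finite simple groups. For groups of Lie type of bounded rank, the theorem of Liebeck and Saxl \cite{LS} on fixed point ratios shows that no proper subgroup is $S$-confined (Section~\ref{sec:bounded}). Alternating groups and classical groups of large dimension do have proper $S$-confined subgroups. For these we show that every $S$-confined subgroup contains one of few large subgroups, and a dimension count in the regular representation then produces $\varphi$. The count is in Section~\ref{sec:tools}, and the large subgroups are found in Sections~\ref{sec:alt}--\ref{sec:classical}. Besides the classification and \cite{LS}, we quote Dickson's list of the subgroups of $PSL_2(q)$ and the textbook facts on classical groups listed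 in Section~\ref{sec:classical}.

Throughout, $[s,e]=ses^{-1}e^{-1}$ and $[n]=\{1,\dots,n\}$.

\section{Changing the group and changing the coefficients}\label{sec:prelim}

Confinement by a fixed set $S$ survives all the changes of group that we need.

\begin{lemma}\label{lem:inherit}
Let $Q$ be a group, $S\subseteq Q\setminus\{1\}$ finite, and $Y\le Q$.
\begin{itemize}
\item[(a)] If $Y$ is $S$-confined and $h\in Q$, then $hYh^{-1}$ is $S$-confined and $Y$ is $hSh^{-1}$-confined.
\item[(b)] If $S\subseteq H\le Q$ and $Y$ is $S$-confined in $Q$, then $Y\cap H$ is $S$-confined in $H$.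
\item[(c)] Let $\pi\colon Q\to\bar Q$ be a surjective homomorphism with $1\notin\pi(S)$. If $Y$ is $S$-confined in $Q$, then $\pi(Y)$ is $\pi(S)$-confined in $\bar Q$. If $\bar Y\le\bar Q$ is $\pi(S)$-confined, then $\pi^{-1}(\bar Y)$ is $S$-confined in $Q$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) A conjugate of $hYh^{-1}$ is a conjugate of $Y$, and $gYg^{-1}\cap hSh^{-1}$ is the conjugate by $h$ of the nonempty set $(h^{-1}g)Y(h^{-1}g)^{-1}\cap S$. (b) For $h\in H$ we have $h(Y\cap H)h^{-1}\cap S=hYh^{-1}\cap H\cap S=hYh^{-1}\cap S$. (c) If $s\in gYg^{-1}$, then $\pi(s)\in\pi(g)\pi(Y)\pi(g)^{-1}$. If $\pi(s)\in\pi(g)\bar Y\pi(g)^{-1}$, then $s\in\pi^{-1}\bigl(\pi(g)\bar Y\pi(g)^{-1}\bigr)=g\,\pi^{-1}(\bar Y)g^{-1}$.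
\end{proof}

Let $H$ be a finite group. The algebra $\mathbb{C}H$ is the direct sum of the simple algebras $\mathbb{C}He_\varphi$, $\varphi\in\operatorname{Irr}(H)$, where $e_\varphi\neq0$ is the central idempotent that acts as the identity on $\varphi$ and as zero on the other irreducible modules. The annihilator of a $\mathbb{C}H$-module is therefore the sum of the $\mathbb{C}He_\varphi$ over those $\varphi$ that do not occur in it. By Frobenius reciprocity, $\varphi$ occurs in $\mathbb{C}[H/Y]$ with multiplicity $\dim\varphi^Y$. Hence
\begin{equation}\label{eq:ann}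
\operatorname{Ann}_{\mathbb{C}H}(\mathbb{C}[H/Y])=\bigoplus_{\varphi^Y=0}\mathbb{C}He_\varphi .
\end{equation}
Thus $S$ is good in $Q$ exactly when one nonzero element of $\mathbb{C}Q$ annihilates $\mathbb{C}[Q/Y]$ for all $S$-confined $Y$. The next lemma carries such an element from $\mathbb{C}$ to other coefficient rings. It uses that the modules are permutation modules.

\begin{lemma}\label{lem:coeff}
Let a finite group $H$ act on a set $\Omega$, finite or infinite.
\begin{itemize}
\item[(a)] If $\operatorname{Ann}_{\mathbb{C}H}(\mathbb{C}\Omega)\neq0$, then there is $x\in\mathbb{Z}H$, whose coefficients have greatest common divisor $1$, such that for every commutative ring $R\neq0$ the image of $x$ in $RH$ is nonzero and annihilates $R\Omega$.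
\item[(b)] If $\operatorname{Ann}_{\mathbb{C}H}(\mathbb{C}\Omega)=0$, then $\operatorname{Ann}_{FH}(F\Omega)=0$ for every field $F$ of characteristic $0$.
\end{itemize}
\end{lemma}

\begin{proof}
Comparing the coefficients of $\omega'$ in $x\omega$, we see that $x=\sum_{h\in H}x_hh\in RH$ annihilates $R\Omega$ if and only if
\begin{equation}\label{eq:system}
\sum_{h\in H,\ h\omega=\omega'}x_h=0\qquad\text{for all }\omega,\omega'\in\Omega .
\end{equation}
Each equation says that the sum of the unknowns $x_h$ over some subset of $H$ vanishes, so there are only finitely many distinct equations, and the matrix of the system has entries $0$ and $1$. Its rank over a field of characteristic $0$ is the largest size of a nonzero minor and does not depend on the field. This proves (b), and in (a) it gives a nonzero rational solution. Scaling, we obtain an integral solution $x$ whose coefficients have greatest common divisor $1$. Its image in $RH$ satisfies \eqref{eq:system}. Since $1$ is an integral linear combination of the $x_h$, and $1\ne0$ in $R$, the image is nonzero.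
\end{proof}

We can now see that neither ``infinite'' nor ``simple'' can be dropped from Theorem~\ref{thm:main}. In both examples $F$ has characteristic $0$.

\begin{example}\label{ex:A5}
Let $G=A_5$ and let $X=\langle t\rangle$ have order $2$. Then $X$ is $S$-confined for the set $S$ of the $15$ involutions. The irreducible characters of $A_5$ have degrees $1,3,3,4,5$ and take the values $1,-1,-1,0,1$ at $t$, so $\dim\varphi^X=\frac12(\varphi(1)+\varphi(t))$ equals $1,1,1,2,3$. All these numbers are positive, so $\operatorname{Ann}_{\mathbb{C}G}(1_X^G)=0$ by \eqref{eq:ann}, and $\operatorname{Ann}_{FG}(1_X^G)=0$ by Lemma~\ref{lem:coeff}(b). In particular $S$ is not good in $A_5$, so a lower bound on $|Q|$ is needed in Theorem~\ref{thm:finite}.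
\end{example}

\begin{example}\label{ex:A5L}
Let $G=A_5\times L$ with $L$ an infinite locally finite group, and $X=\langle t\rangle\times1$. Then $X$ is $(S\times\{1\})$-confined, with $t$ and $S$ as above. Suppose that $x=\sum_{l\in L}x_l\,l$ with $x_l\in FA_5$ annihilates $F[G/X]=F[A_5/\langle t\rangle]\otimes FL$. Then $0=x(v\otimes1)=\sum_l x_lv\otimes l$ for all $v\in F[A_5/\langle t\rangle]$, so each $x_l$ annihilates $F[A_5/\langle t\rangle]$, and $x_l=0$ by Example~\ref{ex:A5}. Thus $\operatorname{Ann}_{FG}(1_X^G)=0$.
\end{example}

\section{From finite simple groups to locally finite simple groups}\label{sec:reduction}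

To apply Theorem~\ref{thm:finite} we would like a large finite simple subgroup of $G$ containing $S$. The hypotheses on $G$ do not hand us one, but they do give a large finite simple section into which $S$ maps without meeting the identity, and this is enough. The pair $(H,N)$ below is a \emph{Kegel pair}; the lemma is the only place where the simplicity of $G$ is used in an essential way.

\begin{lemma}\label{lem:kegel}
Let $G$ be an infinite simple locally finite group and $K\neq1$ a finite subgroup. There are a finite subgroup $H\ge K$ and a maximal normal subgroup $N$ of $H$ with $K\cap N=1$.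
\end{lemma}

\begin{proof}
For $y\in G$ and $B\le G$ let $\langle y^B\rangle$ be the subgroup generated by the $B$-conjugates of $y$. If $y\ne1$, then $\langle y^G\rangle=G$ by simplicity, so each element of $K$ is a product of finitely many conjugates of $y$ and $y^{-1}$. Let $K_1$ be generated by $K$ and the finitely many conjugating elements needed for all $1\neq y\in K$ and all elements of $K$. Then $K_1$ is finite by local finiteness, and $K\le\langle y^{K_1}\rangle$ for all $1\neq y\in K$. Applying this construction to $K_1$, we get a finite $K_2\ge K_1$ with $K_1\le\langle y^{K_2}\rangle$ for all $1\neq y\in K_1$. Let $H$ be the normal closure of $K_1$ in $K_2$, so $K\le K_1\le H\trianglelefteq K_2$.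

If $N\trianglelefteq H$ contains some $1\ne y\in K$, then $K\le\langle y^{K_1}\rangle\le N$. So it suffices to find a maximal normal subgroup of $H$ that does not contain $K$. Suppose that all of them contain $K$, and let $N^*$ be their intersection. It is a proper characteristic subgroup of $H$, hence normal in $K_2$, and it contains some $1\ne y\in K$. Then $N^*\ge\langle y^{K_2}\rangle\ge K_1$, so $N^*$ contains the normal closure $H$ of $K_1$ in $K_2$, a contradiction.
\end{proof}

The restriction of $\mathbb{C}[G/X]$ to $H$ involves the point stabilizers $H\cap gXg^{-1}$ for all $g\in G$, and these need not be conjugate in $H$. This is why Theorem~\ref{thm:finite} asks for one representation $\varphi$ that serves all $S$-confined subgroups at once.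

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:uniform}, assuming Theorem~\ref{thm:finite}]
Let $S\subseteq G\setminus\{1\}$ be finite. If $S=\emptyset$, there is no $S$-confined subgroup and $x=1$ works. Let $k=|S|\ge1$. The group $G$ is nonabelian, since an abelian simple group is finite. Let $K$ be generated by $S$, two noncommuting elements and $N(k)$ further elements of $G$; these exist because $G$ is infinite. Then $K$ is a finite nonabelian subgroup with $S\subseteq K$ and $|K|\ge N(k)$. Take $(H,N)$ from Lemma~\ref{lem:kegel} and let $\pi\colon H\to Q=H/N$ be the quotient map. The group $Q$ is simple and $\pi$ is injective on $K$, so $Q$ is nonabelian, $|Q|\ge N(k)$, and $1\notin\pi(S)$. Let $\varphi\in\operatorname{Irr}(Q)$ be given by Theorem~\ref{thm:finite} for the set $\pi(S)$, and regard $\varphi$ as a representation of $H$.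

Let $\Omega$ be the disjoint union of the sets $G/X$ over all $S$-confined subgroups $X\le G$. The stabilizer in $H$ of a point $gX\in\Omega$ is $Y=gXg^{-1}\cap H$. By parts (a), (b) and (c) of Lemma~\ref{lem:inherit}, in this order, $gXg^{-1}$ is $S$-confined in $G$, $Y$ is $S$-confined in $H$, and $\pi(Y)$ is $\pi(S)$-confined in $Q$. Hence $\varphi^Y=\varphi^{\pi(Y)}=0$, and $e_\varphi\in\mathbb{C}H$ annihilates $\mathbb{C}[H/Y]$ by \eqref{eq:ann}. As an $H$-module, $\mathbb{C}\Omega$ is the direct sum of such modules, one for each $H$-orbit, so $e_\varphi$ annihilates $\mathbb{C}\Omega$. Lemma~\ref{lem:coeff}(a) now gives the element $x\in\mathbb{Z}H\subseteq\mathbb{Z}G$ of Theorem~\ref{thm:uniform}.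

For a field $F$, taking $R=F$ gives (a)$\Rightarrow$(b); taking $M$ trivial gives (b)$\Rightarrow$(c); and (c)$\Rightarrow$(a) is Proposition~\ref{prop:easy}. Theorem~\ref{thm:main} is the equivalence of (a) and (b) in characteristic $0$.
\end{proof}

The rest of the paper proves Theorem~\ref{thm:finite}.

\section{Few large subgroups}\label{sec:tools}

The representation $\varphi$ will not be constructed; it is found by counting dimensions.

\begin{lemma}[counting]\label{lem:count}
Let $Q$ be a finite group and $\mathcal{T}$ a set of subgroups of $Q$ with $\sum_{T\in\mathcal{T}}1/|T|<1$. Then there is $\varphi\in\operatorname{Irr}(Q)$ such that $\varphi^Y=0$ for every $Y\le Q$ all of whose conjugates contain a member of $\mathcal{T}$. In particular, if every $S$-confined subgroup of $Q$ contains a member of $\mathcal{T}$, then $S$ is good.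
\end{lemma}

\begin{proof}
Let $\varphi\in\operatorname{Irr}(Q)$, let $Y$ be as described, and suppose $0\neq v\in\varphi^Y$. For $g\in Q$ the vector $gv$ is fixed by $gYg^{-1}$, so $gv\in\varphi^T$ for some $T\in\mathcal{T}$. The vectors $gv$ span $\varphi$ by irreducibility. Hence $\varphi=\sum_T\varphi^T$ and
\[
\varphi(1)\le\sum_{T\in\mathcal{T}}\dim\varphi^T .
\]
Suppose that this holds for every $\varphi$. Multiply by $\varphi(1)$ and sum over $\varphi$. Since $\mathbb{C}Q$ contains each $\varphi$ with multiplicity $\varphi(1)$, and $\dim(\mathbb{C}Q)^T$ is the number $|Q|/|T|$ of orbits of $T$ on $Q$, we get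
\[
|Q|=\sum_\varphi\varphi(1)^2\le\sum_T\sum_\varphi\varphi(1)\dim\varphi^T=\sum_T\frac{|Q|}{|T|}<|Q|,
\]
which is absurd. So some $\varphi$ admits no such pair $Y,v$. The last assertion follows because conjugates of $S$-confined subgroups are $S$-confined.
\end{proof}

The following case shows the method in full.

\begin{example}\label{ex:twocycles}
Let $Q=\operatorname{Alt}(n)$ with $n\ge8$ and $S=\{(1\,2\,3),(4\,5\,6)\}$. Point stabilizers are $S$-confined, so proper $S$-confined subgroups exist. Since $n-6\ge2$, an even permutation can send $1,\dots,6$ to any six distinct points. So $Y$ is $S$-confined if and only if, for any two $3$-cycles with disjoint supports, $Y$ contains one of them. If $Y$ contains all $3$-cycles, then $Y=Q$. Otherwise some $(a\,b\,c)$ is not in $Y$; then $Y$ contains all $3$-cycles on the other $n-3$ points, and these generate the pointwise stabilizer of $\{a,b,c\}$, a copy of $\operatorname{Alt}(n-3)$. Let $\mathcal{T}$ be the set of pointwise stabilizers of $3$-element subsets. Every $S$-confined subgroup contains a member of $\mathcal{T}$, and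
\[
\sum_{T\in\mathcal{T}}\frac1{|T|}=\binom n3\frac{2}{(n-3)!}.
\]
This equals $112/120$ for $n=8$, and passing from $n$ to $n+1$ multiplies it by $(n+1)/(n-2)^2<1$. By Lemma~\ref{lem:count}, $S$ is good.
\end{example}

In the example the elements of $S$ move few points, so there is room to place their conjugates freely, and many conjugates together generate a group whose order outgrows the number of ways of choosing it. A general $S$ may consist of elements that move every point. The next lemma trades $S$ for a set of commutators $[s,e]$, where $e$ is at our disposal; since $[s,e]=(ses^{-1})e^{-1}$, such a commutator moves few points as soon as $e$ does. The price is that $|S|$ grows from $k$ to $k^3$.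

\begin{lemma}[commutators]\label{lem:comm}
Let $Q$ be a group, $S\subseteq Q\setminus\{1\}$ with $|S|\le k$, and $d_0,\dots,d_k\in Q$ with $[s,d_id_j^{-1}]\neq1$ for all $s\in S$ and $i<j$. Let
\[
S'=\{d_i^{-1}[s,d_id_j^{-1}]d_i \mid s\in S,\ i<j\}.
\]
Then $1\notin S'$, $|S'|\le k^3$, and every $S$-confined subgroup of $Q$ is $S'$-confined.
\end{lemma}

\begin{proof}
We have $|S'|\le k\cdot k(k+1)/2\le k^3$. Let $Y$ be a conjugate of an $S$-confined subgroup; we must show that $Y$ meets $S'$. Each of the $k+1$ groups $d_iYd_i^{-1}$ contains an element of $S$, so two of them, say for $i<j$, contain the same $s\in S$. Put $e=d_id_j^{-1}$, so that $d_j=e^{-1}d_i$. Then $Y$ contains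
\[
d_i^{-1}sd_i\cdot d_j^{-1}s^{-1}d_j=d_i^{-1}\,ses^{-1}\,d_j=d_i^{-1}[s,e]d_i\in S'.\qedhere
\]
\end{proof}

\section{Alternating groups}\label{sec:alt}

\begin{proposition}\label{prop:alt}
For each $k\ge1$ there is $n_A(k)$ such that for $n\ge n_A(k)$ every $S\subseteq\operatorname{Alt}(n)\setminus\{1\}$ with $|S|\le k$ is good.
\end{proposition}

\begin{proof}
We may assume $S\neq\emptyset$. The support $\operatorname{supp}g$ of a permutation $g$ is the set of points that it moves.

\medskip
\noindent\emph{Step 1: small supports.} We need elements $d_0,\dots,d_k$ of small support whose quotients commute with no $s\in S$. For $s\in S$ choose a point $x_s$ with $sx_s\ne x_s$, and let $B\subseteq[n]$ be a set of even size at most $2k$ containing all $x_s$ and $sx_s$. Assume $n>7k^2$. We choose injections $\theta_j\colon B\to[n]$, $0\le j\le k$, whose images $C_j$ are disjoint from $B$ and from each other, such that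
\[
\theta_j(sx_s)\neq s\,\theta_j(x_s)\qquad\text{for all }s\in S\text{ and all }j.
\]
The values are chosen one at a time. The value $\theta_j(y)$ must avoid $B$, the at most $2k(k+1)$ earlier values, and for each $s$ at most one more point: $s\theta_j(x_s)$ if $y=sx_s$ and $\theta_j(x_s)$ is already chosen, or $s^{-1}\theta_j(sx_s)$ if $y=x_s$ and $\theta_j(sx_s)$ is already chosen. This excludes at most $2k+2k(k+1)+k\le7k^2<n$ points.

Let $d_j=\prod_{y\in B}(y\ \,\theta_j(y))$, a product of an even number of disjoint transpositions, so $d_j=d_j^{-1}\in\operatorname{Alt}(n)$. For $i<j$ let $e=d_id_j^{-1}$. If $y\in B$, then $\theta_j(y)\notin B\cup C_i$, so $e(y)=d_i(\theta_j(y))=\theta_j(y)$. Hence $e(sx_s)=\theta_j(sx_s)\neq s\theta_j(x_s)=s\,e(x_s)$, that is, $[s,e]\neq1$. Lemma~\ref{lem:comm} gives a set $S'$ of at most $\kappa=k^3$ nonidentity elements such that every $S$-confined subgroup is $S'$-confined. As $\operatorname{supp}e\subseteq B\cup C_i\cup C_j$ has at most $6k$ points, $[s,e]=(ses^{-1})e^{-1}$ and its conjugates move at most $12k$ points. Put $b=12k^4$. For $n\ge b$, the supports of all elements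 of $S'$ lie in one set $P\subseteq[n]$ with $|P|=b$.

\medskip
\noindent\emph{Step 2: a grid of conjugates.} The supports of the elements of $S'$ may overlap and their cycle types are arbitrary, so the dichotomy of Example~\ref{ex:twocycles} is not available. Instead we place copies of $P$ in a grid pattern and look for many conjugates of one $s'\in S'$ in $Y$ whose positions differ in one point only. Such elements give a long chain of point stabilizers.

Let $m\ge3$ be an integer, to be fixed in terms of $k$, and assume $n\ge bm$. Choose pairwise disjoint sets $\Delta_x=\{a_{x,1},\dots,a_{x,m}\}\subseteq[n]$ for $x\in P$. For each $z=(z_x)_{x\in P}\in[m]^P$ fix $g_z\in\operatorname{Alt}(n)$ with $g_z(x)=a_{x,z_x}$ for all $x\in P$; this is possible since $n-b\ge2$. For each $s'\in S'$ fix $u,v\in P$ with $v=s'(u)\neq u$. A \emph{line in direction $v$} is a set of $m$ points $z\in[m]^P$ in which all coordinates other than $z_v$ are fixed. Put $r=\lceil m/\kappa\rceil$. Given $s'\in S'$, a line in the direction $v$ attached to $s'$, and a set $I\subseteq[m]$ with $|I|=r$, define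
\[
t_i=g_zs'g_z^{-1}\quad(z\text{ on the line, }z_v=i),\qquad T=\langle t_i\mid i\in I\rangle,
\]
and let $\mathcal{T}$ be the set of all groups $T$ obtained in this way.

\emph{Every $S$-confined $Y$ contains a member of $\mathcal{T}$.} Since $Y$ is $S'$-confined, for each $z$ there is $s'\in S'$ with $s'\in g_z^{-1}Yg_z$, that is, $g_zs'g_z^{-1}\in Y$. One $s'$ serves at least $m^b/\kappa$ of the $m^b$ points $z$. The $m^{b-1}$ lines in direction $v$ partition $[m]^P$, so one of them contains at least $m/\kappa$, hence at least $r$, of these points.

\emph{Each $T\in\mathcal{T}$ has order at least $(r+1)!$.} The point $a=a_{u,z_u}$ is the same for all $z$ on the line, and $t_i(a)=g_zs'(u)=g_z(v)=a_{v,i}$. The support of $t_i$ lies in $g_z(P)$, which meets $\Delta_v$ only in $a_{v,i}$, so $t_i$ fixes $a_{v,i'}$ for $i'\neq i$. Write $I=\{i_1,\dots,i_r\}$ and $T_l=\langle t_{i_1},\dots,t_{i_l}\rangle$, with $T_0=1$. For $0\le l<r$ the group $T_l$ fixes the point $a_{v,i_{l+1}}$, and the $T_{l+1}$-orbit of this point contains the $l+2$ points $a,a_{v,i_1},\dots,a_{v,i_{l+1}}$. By the orbit-stabilizer theorem $|T_{l+1}|\ge(l+2)|T_l|$,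 and so $|T|=|T_r|\ge(r+1)!$.

\emph{The count.} There are at most $\kappa$ choices for $s'$, then $m^{b-1}$ for the line and at most $2^m$ for $I$. Therefore
\[
\sum_{T\in\mathcal{T}}\frac1{|T|}\le\frac{\kappa\,m^{b-1}2^m}{(\lceil m/\kappa\rceil+1)!}.
\]
For fixed $k$ the numerator grows exponentially in $m$ and the denominator grows faster than any exponential, so the right side is less than $1$ for some $m=m(k)\ge3$. Lemma~\ref{lem:count} shows that $S$ is good for $n\ge n_A(k)=\max(7k^2+1,\,b\,m(k))$.
\end{proof}

\section{Transvections in special linear groups}\label{sec:transv}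

For classical groups we follow the same two steps. This section is the analog of Step~2: it finds few large subgroups when $S$ is a set of unipotent elements concentrated in one block. Section~\ref{sec:classical} reduces the general case to this one.

Let $\mathbb{F}$ be a finite field and $U$ a finite-dimensional $\mathbb{F}$-space. For $c\in U$ and a functional $\alpha$ on $U$, let $c\otimes\alpha$ be the map $x\mapsto\alpha(x)c$. For $g,g'\in\operatorname{End}(U)$ we have $g(c\otimes\alpha)g'=(gc)\otimes(\alpha g')$, and $(c\otimes\alpha)(c'\otimes\alpha')=\alpha(c')\,c\otimes\alpha'$. If $\alpha(c)=0$, then $1+c\otimes\alpha$ lies in $SL(U)$ and has inverse $1-c\otimes\alpha$; for $c,\alpha\neq0$ it is a \emph{transvection}. When a direct sum decomposition of a space is given, a linear map defined on one summand is extended by zero on the others. If $C$ and $D$ are two different summands and $f,g\in\operatorname{Hom}(D,C)$, then $fg=0$, so $1+\operatorname{Hom}(D,C)$ is an abelian subgroup of the special linear group, with $(1+f)(1+g)=1+f+g$.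

\begin{proposition}\label{prop:transv}
Let $\kappa,p\ge1$ and $a\ge L\ge0$ be integers with $\kappa\le2^L$ and
\begin{equation}\label{eq:a}
(a-L)^2>4p+4aL .
\end{equation}
Let $U$ be a space of dimension $3p+2a$ over a finite field $\mathbb{F}$. There is a set $\mathcal{T}$ of subgroups of $SL(U)$, each fixing a nonzero vector, with $\sum_{T\in\mathcal{T}}1/|T|<1$ and with the following property. If $U=C\oplus D\oplus E$ with $\dim C=\dim D=p$ and $\dim E=p+2a$, and if $S\subseteq(1+\operatorname{Hom}(D,C))\setminus\{1\}$ has $|S|\le\kappa$, then every $S$-confined subgroup of $SL(U)$ contains a member of $\mathcal{T}$.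
\end{proposition}

The role of the grid is played by an abelian group of conjugating elements $1+f$, where $f$ involves a fresh subspace $A$ of dimension $2a$. One element of $S$ serves a proportion $1/\kappa$ of the maps $f$, and because these maps form a group, differences produce an additive group of index at most $\kappa$. This yields a group of transvections $1+c\otimes\alpha$ with $c$ fixed and $\alpha$ ranging over a large additive group of functionals on $A$. Such a group has order at most $|\mathbb{F}|^{2a}$, while our bound for the number of such groups is $|\mathbb{F}|^{2p+2aL}$, which is too large for Lemma~\ref{lem:count}. We therefore also produce the dual family $1+u\otimes\lambda$, with $\lambda$ fixed and $u$ ranging over a large subgroup of $A$. If $\lambda(c)\neq0$, commutators between the two families are transvections $1+\gamma u\otimes\alpha$ in which both $u$ and $\alpha$ vary, and these generate a group whose order has an exponent quadratic in $a$. We cannot prescribe $c$ or $\lambda$, only subspaces of dimension $p$ that contain them; letting these subspaces vary in a space $B$ of dimension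 $2p$ forces a pair with $\lambda(c)\neq0$.

\begin{proof}
Fix a decomposition $U=A\oplus B\oplus J$ with $\dim A=2a$, $\dim B=2p$, $\dim J=p$. By our convention, $A^*$ consists of the functionals on $U$ vanishing on $B\oplus J$, and likewise for $B^*$ and $J^*$. For $c\in B$ and $\lambda\in B^*$ with $\lambda(c)\neq0$, and for additive subgroups $\Xi\le A^*$ and $\Psi\le A$ of index at most $\kappa$, let
\[
T(c,\lambda,\Xi,\Psi)=\langle\,1+c\otimes\alpha\ (\alpha\in\Xi),\ \ 1+u\otimes\lambda\ (u\in\Psi)\,\rangle .
\]
The generators lie in $SL(U)$ because $\alpha(c)=0$ and $\lambda(u)=0$, and they fix $J\neq0$ pointwise. Let $\mathcal{T}$ be the set of all these groups.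

\medskip
\noindent\emph{Order of $T=T(c,\lambda,\Xi,\Psi)$.} Put $\gamma=\lambda(c)\ne0$. Write $A=A_1\oplus A_2$ with $\dim A_1=\dim A_2=a$, and let $\Psi_1=\Psi\cap A_1$ and $\Xi_2=\{\alpha\in\Xi\mid\alpha(A_1)=0\}$. For $u\in\Psi_1$ and $\alpha\in\Xi_2$ we have $\alpha(u)=\alpha(c)=\lambda(u)=0$. Hence $(1+u\otimes\lambda)c=c+\gamma u$ and $\alpha(1-u\otimes\lambda)=\alpha$, and
\[
[\,1+u\otimes\lambda,\ 1+c\otimes\alpha\,]=\bigl(1+(c+\gamma u)\otimes\alpha\bigr)(1-c\otimes\alpha)=1+\gamma u\otimes\alpha\in T .
\]
Each of $\Psi_1$ and $\Xi_2$ has index at most $\kappa\le2^L\le|\mathbb{F}|^L$ in an $\mathbb{F}$-space of dimension $a$, so each has at least $|\mathbb{F}|^{a-L}$ elements. Thus the $\mathbb{F}$-span of $\Xi_2$ has dimension $t\ge a-L$; let $\alpha_1,\dots,\alpha_t\in\Xi_2$ be a basis of it. For $u_1,\dots,u_t\in\Psi_1$ we have $\alpha_j(u_{j'})=0$ for all $j,j'$, so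
\[
\prod_{j=1}^t(1+\gamma u_j\otimes\alpha_j)=1+\gamma\sum_{j=1}^tu_j\otimes\alpha_j\in T ,
\]
and different tuples $(u_j)$ give different elements because the $\alpha_j$ are linearly independent. Therefore $|T|\ge|\Psi_1|^t\ge|\mathbb{F}|^{(a-L)^2}$.

\medskip
\noindent\emph{Size of $\mathcal{T}$.} There are at most $|\mathbb{F}|^{4p}$ pairs $(c,\lambda)$. Let $\ell$ be the characteristic of $\mathbb{F}$. The additive group $A$ is an elementary abelian $\ell$-group of order $|\mathbb{F}|^{2a}$. A subgroup of index $\ell^j\le\kappa\le 2^L$ has $j\le L$, so it is the kernel of a homomorphism from $A$ to $(\mathbb{Z}/\ell)^L$, and there are $|A|^L=|\mathbb{F}|^{2aL}$ such homomorphisms. The same bound holds for $A^*$. By \eqref{eq:a},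
\[
\sum_{T\in\mathcal{T}}\frac1{|T|}\le|\mathbb{F}|^{4p+4aL-(a-L)^2}<1 .
\]

\medskip
Now let $C,D,E,S$ be as in the statement and let $Y\le SL(U)$ be $S$-confined. If $U=C^\circ\oplus D^\circ\oplus E^\circ$ is another decomposition with the same dimensions, there is $h\in SL(U)$ with $hC=C^\circ$, $hD=D^\circ$, $hE=E^\circ$: take any invertible map with this property and follow it by a map that rescales one basis vector of $E^\circ$ so that the determinant becomes $1$. Then $hSh^{-1}$ consists of at most $\kappa$ elements $1+m$ with $m\neq0$, $m(U)\subseteq C^\circ$ and $m(C^\circ\oplus E^\circ)=0$, and $Y$ is $hSh^{-1}$-confined by Lemma~\ref{lem:inherit}(a).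

\medskip
\noindent\emph{Claim 1. For each $p$-dimensional subspace $P\le B$ there are $0\neq c\in P$ and an additive subgroup $\Xi\le A^*$ of index at most $\kappa$ with $1+c\otimes\alpha\in Y$ for all $\alpha\in\Xi$.}

Write $B=P\oplus P_1$ and take $C^\circ=P$, $D^\circ=J$, $E^\circ=P_1\oplus A$. The elements $1+m\in hSh^{-1}$ have $m(U)\subseteq P$ and $m(A\oplus B)=0$; thus $m^2=0$, and $fm=0$ for $f\in\operatorname{Hom}(A,J)$. For each such $f$, some $1+m\in hSh^{-1}$ lies in $(1+f)Y(1+f)^{-1}$, which means
\[
Y\ni(1-f)(1+m)(1+f)=1+(1-f)m(1+f)=1+m(1+f).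
\]
One $m$ serves all $f$ in a set $\Phi$ with $|\Phi|\ge|\operatorname{Hom}(A,J)|/\kappa$. Fix this $m$ and let $\mathcal{M}=\{g\in\operatorname{Hom}(A,J)\mid1+mg\in Y\}$. Since $gm=0$, we have $(1+mg)(1+mg')=1+m(g+g')$, so $\mathcal{M}$ is an additive subgroup. For $f,f'\in\Phi$ we have $m(1+f)m=0$ and $m(1+f')m=0$, so $1+m(1+f')$ has inverse $1-m(1+f')$ and
\[
Y\ni\bigl(1+m(1+f)\bigr)\bigl(1-m(1+f')\bigr)=1+m(f-f').
\]
Thus $f-f'\in\mathcal{M}$, so $|\mathcal{M}|\ge|\Phi|$ and $\mathcal{M}$ has index at most $\kappa$. As $m\ne0$ vanishes on $A\oplus B$, there is $x\in J$ with $c=m(x)\neq0$, and $c\in P$. Let $\Xi$ be the preimage of $\mathcal{M}$ under the additive map $\alpha\mapsto x\otimes\alpha$ from $A^*$ to $\operatorname{Hom}(A,J)$. It has index at most $\kappa$, and $1+c\otimes\alpha=1+m(x\otimes\alpha)\in Y$ for $\alpha\in\Xi$.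

\medskip
\noindent\emph{Claim 2. For each $p$-dimensional subspace $\Pi\le B^*$ there are $0\neq\lambda\in\Pi$ and an additive subgroup $\Psi\le A$ of index at most $\kappa$ with $1+u\otimes\lambda\in Y$ for all $u\in\Psi$.}

Let $\Pi^0\le B$ be the common kernel of $\Pi$ in $B$, of dimension $p$, and write $B=\Pi^0\oplus D_1$. Take $C^\circ=J$, $D^\circ=D_1$, $E^\circ=\Pi^0\oplus A$. Now $m(U)\subseteq J$ and $m(J\oplus\Pi^0\oplus A)=0$; thus $m^2=0$, and $mf=0$ for $f\in\operatorname{Hom}(J,A)$. For each such $f$, some $1+m\in hSh^{-1}$ lies in $(1-f)Y(1-f)^{-1}$, which means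
\[
Y\ni(1+f)(1+m)(1-f)=1+(1+f)m(1-f)=1+(1+f)m .
\]
One $m$ serves all $f$ in a set $\Phi$ with $|\Phi|\ge|\operatorname{Hom}(J,A)|/\kappa$. The set $\mathcal{M}=\{g\in\operatorname{Hom}(J,A)\mid1+gm\in Y\}$ is an additive subgroup because $mg=0$. For $f,f'\in\Phi$ we have $m(1+f')m=0$, so $Y$ contains $(1+(1+f)m)(1-(1+f')m)=1+(f-f')m$. Hence $\mathcal{M}$ has index at most $\kappa$. As $0\neq m(U)\subseteq J$, there is $\mu\in J^*$ with $\lambda=\mu m\neq0$. The functional $\lambda$ vanishes on $J\oplus A$, so $\lambda\in B^*$, and it vanishes on $\Pi^0$, so $\lambda\in\Pi$. Let $\Psi=\{u\in A\mid u\otimes\mu\in\mathcal{M}\}$. It has index at most $\kappa$, and $1+u\otimes\lambda=1+(u\otimes\mu)m\in Y$ for $u\in\Psi$.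

\medskip
\noindent\emph{Conclusion.} The vectors $c$ given by Claim~1, for all $P$, span a subspace of $B$ that meets every $p$-dimensional subspace of $B$ nontrivially. A subspace of dimension at most $p$ has a complement of dimension at least $p$, so this span has dimension at least $p+1$. For the same reason the functionals $\lambda$ given by Claim~2 span a subspace of $B^*$ of dimension at least $p+1$, and their common kernel in $B$ has dimension at most $p-1$. So some $c$ lies outside the kernel of some $\lambda$, and $Y$ contains $T(c,\lambda,\Xi,\Psi)$ for the corresponding $\Xi$ and $\Psi$.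
\end{proof}

\section{Classical groups of large dimension}\label{sec:classical}

Proper $S$-confined subgroups with $|S|$ independent of the dimension occur in classical groups too. In a space $V$ of dimension $n\ge2$ over $\mathbb{F}_q$, the $q+1$ hyperplanes containing a fixed subspace of codimension $2$ cover $V$. Choose for each of them a transvection that fixes it pointwise, and let $S$ be the image of these transvections in $PSL_n(q)$. Every one-dimensional subspace of $V$ is fixed by an element of $S$, so its stabilizer is $S$-confined, and $|S|\le q+1$.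

\subsection{Standard facts and the statement}

Let $V$ be a space of dimension $n$ over a finite field $\mathbb{F}$. In the \emph{linear case} $V$ carries no form and $\operatorname{Isom}(V)=GL(V)$. In the \emph{isometry case} $V$ carries a nondegenerate alternating form $\beta$, a nondegenerate hermitian form $\beta$, or a quadratic form $\mathsf{q}$ whose polar form $\beta(x,y)=\mathsf{q}(x+y)-\mathsf{q}(x)-\mathsf{q}(y)$ is nondegenerate, and $\operatorname{Isom}(V)$ is the group of linear isometries of the form. The words ``nondegenerate'' and $\perp$ refer to $\beta$. A subspace is \emph{totally singular} if $\beta$, and $\mathsf{q}$ when present, vanish on it. Totally singular subspaces $C,C'$ are \emph{dually paired} if $\beta$ restricts to a nondegenerate pairing $C\times C'\to\mathbb{F}$; then $C\cap C'=0$ and $C\oplus C'$ is nondegenerate. Facts (F1)--(F3) can be found in \cite{Asch} and \cite{Taylor}.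
\begin{itemize}
\item[(F1)] There is an absolute constant $n_0$ such that for $n\ge n_0$ the derived group $\hat Q=\operatorname{Isom}(V)'$ is perfect, its center $Z(\hat Q)$ consists of scalars, and $Q=\hat Q/Z(\hat Q)$ is simple. Every finite simple classical group of dimension at least $n_0$ arises in this way, odd-dimensional orthogonal groups in characteristic $2$ being symplectic groups. In the linear case $\hat Q=SL(V)$.
\item[(F2)] (Witt) An injective linear isometry from a subspace of a nondegenerate space $M$ into $M$ extends to an isometry of $M$.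
\item[(F3)] A nondegenerate space of dimension $N$ has Witt index at least $(N-2)/2$. Hence, if $2c+2\le N$, it contains dually paired totally singular subspaces of dimension $c$.
\item[(F4)] In the isometry case, every subspace $M$ lies in a nondegenerate subspace of dimension at most $2\dim M$. Indeed, write $M=M_0\oplus(M\cap M^\perp)$. Then $M_0$ is nondegenerate, and so is $M_0^\perp$. Take a basis $r_1,\dots,r_l$ of $M\cap M^\perp\subseteq M_0^\perp$ and $y_1,\dots,y_l\in M_0^\perp$ with $\beta(r_i,y_j)=\delta_{ij}$. The Gram matrix of $r_1,\dots,r_l,y_1,\dots,y_l$ has a zero block in the upper left corner and invertible blocks off the diagonal, so it is invertible, and $M+\langle y_1,\dots,y_l\rangle$ is nondegenerate.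
\item[(F5)] In the isometry case, the fixed space of an isometry $g$ is $((g-1)V)^\perp$, because $\beta((g-1)x,y)=\beta(x,(g^{-1}-1)y)$. So if $g$ fixes a subspace $M$ pointwise, then $(g-1)V\subseteq M^\perp$, and conversely.
\item[(F6)] Let $U,U'$ be dually paired totally singular subspaces. Each $g\in GL(U)$ extends uniquely to an isometry $\iota(g)$ of $V$ that preserves $U'$ and fixes $(U\oplus U')^\perp$ pointwise: the action on $U'$ is the linear map forced by $\beta(gx,\iota(g)x')=\beta(x,x')$, and a quadratic form is preserved because $\mathsf{q}(x+x')=\beta(x,x')$ for $x\in U$, $x'\in U'$. The map $\iota$ is an injective homomorphism. If $\dim U\ge3$, then $SL(U)=GL(U)'$, so $\iota(SL(U))\le\hat Q$.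
\end{itemize}

\begin{proposition}\label{prop:classical}
For each $k\ge1$ there is $n_B(k)$ such that for all finite fields $\mathbb{F}$ and all $n\ge n_B(k)$, every $S\subseteq Q\setminus\{1\}$ with $|S|\le k$ is good in $Q=\hat Q/Z(\hat Q)$.
\end{proposition}

Fix $k$. We shall apply Lemma~\ref{lem:comm} at most three times, to sets of size at most $k$, $k^3$ and $k^9$. Put
\[
\kappa=k^{27},\qquad L=\lceil\log_2\kappa\rceil,\qquad c=L+2,\qquad p=2(k+1)(4k+c)+4k^4 .
\]
Then $p\ge c\ge2$ and $2^{-c}<1/\kappa$. Let $a\ge L$ be an integer satisfying \eqref{eq:a}, and let $n_B(k)=\max(n_0,\,7p+4a+2)$. All these numbers depend only on $k$.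

\begin{proposition}\label{prop:reduce}
Let $n\ge n_B(k)$ and let $\hat S\subseteq\hat Q$ be a set of at most $k$ nonscalar elements. There are a subspace $U=C\oplus D\oplus E$ of $V$ with $\dim C=\dim D=p$ and $\dim E=p+2a$, an injective homomorphism $\iota\colon SL(U)\to\hat Q$ such that $\iota(g)$ preserves $U$ and acts on it as $g$, and a set $S_*\subseteq(1+\operatorname{Hom}(D,C))\setminus\{1\}$ with $|S_*|\le\kappa$, such that every $\hat S$-confined subgroup of $\hat Q$ is $\iota(S_*)$-confined.
\end{proposition}

\begin{proof}[Proof of Proposition~\ref{prop:classical} from Proposition~\ref{prop:reduce}]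
Let $\pi\colon\hat Q\to Q$ be the quotient map and let $\hat S$ consist of one preimage of each element of $S$. Scalars in $\hat Q$ are central and map to $1$, so the elements of $\hat S$ are nonscalar. Take $U,\iota,S_*$ from Proposition~\ref{prop:reduce} and $\mathcal{T}$ from Proposition~\ref{prop:transv}. Let $Y\le Q$ be $S$-confined. Then $\pi^{-1}(Y)$ is $\hat S$-confined by Lemma~\ref{lem:inherit}(c), hence $\iota(S_*)$-confined in $\hat Q$. By Lemma~\ref{lem:inherit}(b) its intersection with $\iota(SL(U))$ is $\iota(S_*)$-confined in $\iota(SL(U))$, so it contains $\iota(T)$ for some $T\in\mathcal{T}$, and $Y\ge\pi\iota(T)$. The group $\iota(T)$ fixes a nonzero vector, so the only scalar in it is $1$, and $|\pi\iota(T)|=|T|$. Lemma~\ref{lem:count} applies to the set $\{\pi\iota(T)\mid T\in\mathcal{T}\}$ and shows that $S$ is good.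
\end{proof}

It remains to prove Proposition~\ref{prop:reduce}. The elements $d_i$ required by Lemma~\ref{lem:comm} are chosen at random.

\begin{lemma}\label{lem:random}
Let $\mathcal{A}$ be a finite abelian group, $1\le l\le k^9$, and $\mathcal{B}_1,\dots,\mathcal{B}_l\subseteq\mathcal{A}$ subsets with $|\mathcal{B}_\nu|\le2^{-c}|\mathcal{A}|$. Then there are $f_0,\dots,f_l\in\mathcal{A}$ with $f_i-f_j\notin\mathcal{B}_\nu$ for all $\nu$ and all $i<j$.
\end{lemma}

\begin{proof}
If $f_0,\dots,f_l$ are independent and uniform in $\mathcal{A}$, then each $f_i-f_j$ is uniform. The probability that $f_i-f_j\in\mathcal{B}_\nu$ for some $\nu$ and some $i<j$ is at most $l\cdot\frac{l(l+1)}2\cdot2^{-c}\le l^3\,2^{-c}\le\kappa\,2^{-c}<1$.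
\end{proof}

When fewer than $l$ subsets are given we add empty ones. We also use the following observations about $g,g'\in GL(V)$ and a subspace $M$. The identity $gg'-1=(g-1)g'+(g'-1)$ shows that $(gg'-1)V\subseteq(g-1)V+(g'-1)V$. Also $(g^{-1}-1)V=(g-1)V$ and $(sgs^{-1}-1)V=s(g-1)V$, and $g$ preserves every subspace that contains $(g-1)V$. Consequently,
\begin{equation}\label{eq:rank}
(d-1)V,\ (e-1)V\subseteq M\quad\Longrightarrow\quad\bigl(d^{-1}[s,e]d-1\bigr)V\subseteq M+sM .
\end{equation}
Finally, for each $s\in\hat S$ we fix a vector $v_s$ such that $v_s$ and $sv_s$ are linearly independent; it exists because $s$ is not a scalar.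

\subsection{The linear case}

The first round of commutators confines the action of the elements of $\hat S$ to a subspace $W$ of bounded dimension, which is the analog of a small support. The second round makes the elements unipotent and puts them in one block.

\begin{proof}[Proof of Proposition~\ref{prop:reduce} in the linear case]
\emph{First round.} Let $W_0$ be the span of all $v_s$ and $sv_s$, so $\dim W_0\le2k$, and write $V=W_0\oplus C_0\oplus V_0$ with $\dim C_0=c$; there is room since $n\ge p\ge2k+c$. Let $f\in\operatorname{Hom}(W_0,C_0)$ and $e=1+f$. If $e$ commutes with $s\in\hat S$, then $e(sv_s)=s(ev_s)$, that is, $f(sv_s)=sf(v_s)$. For uniform $f$ the pair $(f(v_s),f(sv_s))$ is uniform in $C_0\times C_0$, since $v_s,sv_s$ are linearly independent, so this equation holds with probability at most $|C_0|^{-1}\le2^{-c}$. Lemma~\ref{lem:random} with $l=k$ gives $f_0,\dots,f_k$ such that $d_i=1+f_i\in SL(V)$ satisfy $[s,d_id_j^{-1}]=[s,1+f_i-f_j]\neq1$. Lemma~\ref{lem:comm} gives a set $S_1$ of at most $k^3$ nonidentity elements such that $\hat S$-confined subgroups are $S_1$-confined.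

By \eqref{eq:rank}, $(s_1-1)V\subseteq M_1=C_0+\sum_{s\in\hat S}sC_0$ for all $s_1\in S_1$, and $\dim M_1\le(k+1)c$. The fixed spaces of $e=d_id_j^{-1}$ and of $ses^{-1}$ have codimension at most $2k$, so the fixed space of $[s,e]$, and of each $s_1\in S_1$, has codimension at most $4k$. Hence $S_1$ fixes pointwise a subspace $K$ of codimension at most $4k\cdot k^3$. The sum of $M_1$ and a complement of $K$ has dimension at most $(k+1)c+4k^4\le p$; let $W$ be a subspace of dimension exactly $p$ containing this sum. Then $W\supseteq M_1$ and $W+K=V$. Let $V_1$ be a complement of $W\cap K$ in $K$. Then $V=W\oplus V_1$, and the elements of $S_1$ preserve $W$ and fix $V_1$ pointwise.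

\emph{Second round.} Since $\dim V_1=n-p\ge2p+2a$, we can write $V_1=C\oplus E\oplus V_2$ with $\dim C=p$ and $\dim E=p+2a$. Put $D=W$. Let $s\in S_1$ and $f\in\operatorname{Hom}(D,C)$. As $s$ fixes $C$ pointwise, $sfs^{-1}=fs^{-1}$; this map has image in $C$ and vanishes on $V_1$, so it lies in $\operatorname{Hom}(D,C)$. Therefore
\[
[s,1+f]=(1+fs^{-1})(1-f)=1+f(s^{-1}-1)\in1+\operatorname{Hom}(D,C).
\]
Since $s\neq1$ fixes $V_1$ pointwise, there is $w_s\in W$ with $0\neq(s^{-1}-1)w_s\in W$. For uniform $f$ the vector $f((s^{-1}-1)w_s)$ is uniform in $C$, so it vanishes with probability $|C|^{-1}\le2^{-c}$. Lemma~\ref{lem:random} with $l=k^3$ gives $d_i=1+f_i$, $0\le i\le k^3$, with $[s,d_id_j^{-1}]\neq1$ for $s\in S_1$, $i<j$. Lemma~\ref{lem:comm} gives a set $S_2$ of at most $k^9\le\kappa$ nonidentity elements such that $S_1$-confined subgroups are $S_2$-confined. The group $1+\operatorname{Hom}(D,C)$ is abelian and contains the $d_i$ and the commutators, so $S_2\subseteq1+\operatorname{Hom}(D,C)$.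

Let $U=C\oplus D\oplus E$, and let $\iota$ extend elements of $SL(U)$ by the identity on $V_2$. The elements of $S_2$ preserve $U$ and fix $V_2$ pointwise, so $S_2=\iota(S_*)$, where $S_*$ is the set of their restrictions to $U$.
\end{proof}

\subsection{The isometry case}

In the isometry case the map $1+f$ with $f\in\operatorname{Hom}(W,C)$ is in general not an isometry and has to be corrected on a subspace dual to $C$. Let $W$ be nondegenerate, let $C,C'\subseteq W^\perp$ be dually paired totally singular subspaces, and let $V'=(W\oplus C\oplus C')^\perp$, so that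
\[
V=W\perp(C\oplus C')\perp V',\qquad C^\perp=W\oplus C\oplus V',\qquad (C\oplus V')^\perp=W\oplus C .
\]
Let $R_W(C,C')$ be the group of isometries $e$ of $V$ that fix $C\oplus V'$ pointwise and satisfy $(e-1)W\subseteq C$. For such $e$ let $f_e\in\operatorname{Hom}(W,C)$ be the restriction of $e-1$ to $W$. By (F5), $(e-1)V\subseteq W\oplus C$. So with respect to the ordered decomposition $C\oplus W\oplus C'$, the element $e$ has the block form
\[
\begin{pmatrix}1&f_e&*\\0&1&*\\0&0&1\end{pmatrix}.
\]

\begin{lemma}\label{lem:R}
Let $R=R_W(C,C')$.
\begin{itemize}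
\item[(a)] The map $e\mapsto f_e$ is a homomorphism from $R$ to the additive group $\operatorname{Hom}(W,C)$.
\item[(b)] Its kernel is central in $R$ and consists of elements that fix $C^\perp$ pointwise.
\item[(c)] If $\dim C\ge2$, then its restriction to $R\cap\hat Q$ is surjective.
\end{itemize}
\end{lemma}

\begin{proof}
(a) For $w\in W$ we have $ee'w=e(w+f_{e'}(w))=w+f_e(w)+f_{e'}(w)$.

(b) If $f_z=0$, then $z$ fixes $W\oplus C\oplus V'=C^\perp$ pointwise, so $h=z-1$ vanishes on $C^\perp$ and has image in $C$ by (F5). For $r\in R$ we have $rh=h$ because $r$ fixes $C$ pointwise, and $hr=h$ because $(r-1)V\subseteq W\oplus C\subseteq C^\perp$. So $rz=zr$.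

(c) Let $f\in\operatorname{Hom}(W,C)$. The map $w+x\mapsto w+f(w)+x$ $(w\in W,\ x\in C)$ is injective, and it preserves the form on $W\oplus C$ because $C$ is totally singular and orthogonal to $W$. By (F2) it extends to an isometry of $W\oplus C\oplus C'$, and extending by the identity on $V'$ gives an element of $R$. So $R\to\operatorname{Hom}(W,C)$ is onto. To land in the derived group, we write $f$ as the image of a commutator. Identify $C$ with the field of order $|C|\ge4$ and let $\sigma\in GL(C)$ be multiplication by an element other than $0$ and $1$; then $\sigma-1$ is invertible. Let $\tilde\sigma$ be the extension of $\sigma$ given by (F6) for the pair $C,C'$. It fixes $W\oplus V'$ pointwise. For $e\in R$, the conjugate $\tilde\sigma e\tilde\sigma^{-1}$ fixes $C\oplus V'$ pointwise and sends $w$ to $w+\sigma f_e(w)$, so it lies in $R$, and $f_{[\tilde\sigma,e]}=(\sigma-1)f_e$. Choose $e$ with $f_e=(\sigma-1)^{-1}f$. Then $[\tilde\sigma,e]\in R\cap\operatorname{Isom}(V)'$ maps to $f$.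
\end{proof}

Two rounds of commutators, as in the linear case, bring us into a group $R_W(C,C')$. Its elements involve the nondegenerate space $W$, whereas a group $\iota(SL(U))$ from (F6) acts trivially outside $U\oplus U'$. A third round removes $W$: by Lemma~\ref{lem:R}, commutators in a group $R$ fix $W$ pointwise. A commutator of two elements of $R_W(C,C')$ differs from $1$ by a map from $C'$ to its dual partner $C$, and this is not the shape we want. So we take the second element from a group built on another pair $D',D$, orthogonal to the first. The commutator then maps $D$ to $C$, and $C\oplus D$ is totally singular.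

\begin{proof}[Proof of Proposition~\ref{prop:reduce} in the isometry case]
\emph{First round.} By (F4) there is a nondegenerate subspace $W_0$ with $\dim W_0\le4k$ containing all $v_s$ and $sv_s$. Since $n\ge p\ge4(4k+c)\ge4k+2c+2$, (F3) gives dually paired totally singular $C_0,C_0'\subseteq W_0^\perp$ of dimension $c$. Let $e\in R_{W_0}(C_0,C_0')$ and $f=f_e$. If $e$ commutes with $s\in\hat S$, then $e(sv_s)=s(ev_s)$ gives $f(sv_s)=sf(v_s)$, and as in the linear case this equation holds for a proportion at most $|C_0|^{-1}\le2^{-c}$ of all $f\in\operatorname{Hom}(W_0,C_0)$. Take $f_0,\dots,f_k$ from Lemma~\ref{lem:random}, and by Lemma~\ref{lem:R}(c) take $d_i\in R_{W_0}(C_0,C_0')\cap\hat Q$ with $f_{d_i}=f_i$. Then $d_id_j^{-1}$ maps to $f_i-f_j$, so $[s,d_id_j^{-1}]\neq1$. Lemma~\ref{lem:comm} gives $S_1\subseteq\hat Q\setminus\{1\}$ with $|S_1|\le k^3$ such that $\hat S$-confined subgroups are $S_1$-confined.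

Put $M_0=W_0\oplus C_0$. Every $e\in R_{W_0}(C_0,C_0')$ has $(e-1)V\subseteq M_0$, so by \eqref{eq:rank} $(s_1-1)V\subseteq M_1=M_0+\sum_{s\in\hat S}sM_0$ for $s_1\in S_1$, and $\dim M_1\le(k+1)(4k+c)$. By (F4) there is a nondegenerate $W\supseteq M_1$ with $\dim W\le2(k+1)(4k+c)\le p$. The elements of $S_1$ preserve $W$, and by (F5) they fix $W^\perp$ pointwise.

Since $\dim W^\perp\ge n-p\ge2(3p+2a)+2$, (F3) gives dually paired totally singular subspaces $U,U'\subseteq W^\perp$ of dimension $3p+2a$. Take dual bases of $U$ and $U'$ and split them into three corresponding parts: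
\[
U=C\oplus D\oplus E,\qquad U'=C'\oplus D'\oplus E',\qquad\dim C=\dim D=p,\quad\dim E=p+2a .
\]
Each of $C,D,E$ is dually paired with its primed partner and orthogonal to the other four summands and to itself. Let $\iota\colon SL(U)\to\hat Q$ be given by (F6).

\emph{Second round.} Let $s\in S_1$ and $e\in R_W(C,C')$. Since $s$ preserves $W$ and fixes $W^\perp$ pointwise, $ses^{-1}$ fixes $C\oplus(W\oplus C\oplus C')^\perp\subseteq W^\perp$ pointwise, and for $w\in W$
\[
ses^{-1}w=s\bigl(s^{-1}w+f_e(s^{-1}w)\bigr)=w+f_e(s^{-1}w).
\]
So $ses^{-1}\in R_W(C,C')$, and $f_{[s,e]}=f_e\circ(s^{-1}-1)$ on $W$. As $s\neq1$, there is $w_s\in W$ with $(s^{-1}-1)w_s\neq0$, and the proportion of $f\in\operatorname{Hom}(W,C)$ that kill this vector is $|C|^{-1}\le2^{-c}$. Lemmas~\ref{lem:random} and~\ref{lem:R}(c) give $d_0,\dots,d_{k^3}\in R_W(C,C')\cap\hat Q$ with $f_{[s,d_id_j^{-1}]}\neq0$ for all $s\in S_1$ and $i<j$. Lemma~\ref{lem:comm} gives $S_2\subseteq R_W(C,C')\cap\hat Q$ with $|S_2|\le k^9$ such that $S_1$-confined subgroups are $S_2$-confined. By Lemma~\ref{lem:R}(a), conjugation by $d_i$ does not change the map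 $f$, so $f_u\neq0$ for all $u\in S_2$.

\emph{Third round.} The subspaces $C\oplus D'$ and $C'\oplus D$ are totally singular, because $\beta(C,D')=0=\beta(C',D)$, and they are dually paired. Let $\tilde R=R_W(C\oplus D',C'\oplus D)$. An element $u\in R_W(C,C')$ fixes $C$, $D$, $D'$ and $(W\oplus C\oplus C'\oplus D\oplus D')^\perp$ pointwise and has $(u-1)W\subseteq C$, so $u\in\tilde R$. In the same way $R_W(D',D)\le\tilde R$, and its elements fix $C\oplus C'$ pointwise.

Let $u\in S_2$ and $e\in R_W(D',D)$, and put $f=f_u\in\operatorname{Hom}(W,C)$, $g=f_e\in\operatorname{Hom}(W,D')$. By Lemma~\ref{lem:R}(a),(b), the commutator $[u,e]$ is central in $\tilde R$ and fixes $(C\oplus D')^\perp$ pointwise. This space contains $C$, $D'$, $E$, $E'$ and $(U\oplus U')^\perp$. It remains to compute $[u,e]=ueu^{-1}e^{-1}$ on $D$ and on $C'$.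
\begin{itemize}
\item Let $x\in D$. Since $(e^{-1}-1)V\subseteq W\oplus D'$, we can write $e^{-1}x=x+y(x)+\delta$ with $y(x)\in W$ and $\delta\in D'$; the map $y\colon D\to W$ is linear. As $u^{-1}$ fixes $x$ and $\delta$ and has $f_{u^{-1}}=-f$, we get $u^{-1}e^{-1}x=e^{-1}x-f(y(x))$. Applying $e$, which fixes $C$ pointwise, gives $x-f(y(x))$, and this vector is fixed by $u$. So $[u,e]x=x-f(y(x))\in x+C$.
\item Let $x'\in C'$. Then $e^{-1}x'=x'$. Write $u^{-1}x'=x'+w+\gamma$ with $w\in W$ and $\gamma\in C$. Then $eu^{-1}x'=u^{-1}x'+g(w)$, and $u$ fixes $g(w)\in D'$. So $[u,e]x'=x'+g(w)\in x'+D'$.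
\end{itemize}
Hence $[u,e]$ preserves $U$ and $U'$, fixes $(U\oplus U')^\perp$ pointwise, and acts on $U$ as $1+m$ with $m=-f\circ y\in\operatorname{Hom}(D,C)$. By the uniqueness in (F6), $[u,e]=\iota(1+m)$.

We need $m\ne0$, so we express $y$ through $g$. For $w\in W$ and $x\in D$, using $W\perp D\oplus D'$,
\[
\beta(w,y(x))=\beta(w,e^{-1}x)=\beta(ew,x)=\beta(w+g(w),x)=\beta(g(w),x).
\]
So $y$ is the adjoint of $g$ with respect to the nondegenerate pairings $W\times W$ and $D'\times D$. It depends only on $g$, and $g\mapsto y$ is an additive bijection $\operatorname{Hom}(W,D')\to\operatorname{Hom}(D,W)$. For uniform $g$, the values of $y$ on a basis of $D$ are independent and uniform in $W$. Since $f\neq0$, each value lies in $\ker f$ with probability at most $|\mathbb{F}|^{-1}$, so $m=0$ with probability at most $|\mathbb{F}|^{-p}\le2^{-c}$. Lemmas~\ref{lem:random} and~\ref{lem:R}(c) give $d_0,\dots,d_{k^9}\in R_W(D',D)\cap\hat Q$ such that $[u,d_id_j^{-1}]=\iota(1+m)$ with $m\neq0$ for all $u\in S_2$ and $i<j$. These commutators are central in $\tilde R$, which contains the $d_i$, so the set produced by Lemma~\ref{lem:comm}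 is
\[
S_3=\{[u,d_id_j^{-1}]\mid u\in S_2,\ i<j\}=\iota(S_*)
\]
with $S_*\subseteq(1+\operatorname{Hom}(D,C))\setminus\{1\}$ and $|S_*|\le k^{27}=\kappa$. Every $\hat S$-confined subgroup of $\hat Q$ is in turn $S_1$-, $S_2$- and $S_3$-confined.
\end{proof}

\section{Groups of bounded rank and the proof of Theorem~\ref{thm:finite}}\label{sec:bounded}

In the remaining groups there is no room to move supports around, but there is also nothing to annihilate: every element fixes too small a proportion of the points in any transitive action. For a finite group $Q$, a subgroup $Y$ and $x\in Q$, the \emph{fixed point ratio} $\operatorname{fpr}(x,Q/Y)$ is the proportion of points of $Q/Y$ fixed by $x$. It equals the proportion of $g\in Q$ with $g^{-1}xg\in Y$, so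
\begin{equation}\label{eq:fpr}
\operatorname{fpr}(x,Q/Y)=\frac{|x^Q\cap Y|}{|x^Q|},
\end{equation}
where $x^Q$ is the conjugacy class of $x$. In particular $\operatorname{fpr}(x,Q/Y)\le\operatorname{fpr}(x,Q/M)$ if $Y\le M$.

\begin{lemma}\label{lem:fpr}
Let $Q\ne1$ be a finite simple group and $k\ge1$. Suppose that $\operatorname{fpr}(x,Q/M)<1/k$ for all maximal subgroups $M$ of $Q$ and all $x\neq1$. Then every $S\subseteq Q\setminus\{1\}$ with $|S|\le k$ is good.
\end{lemma}

\begin{proof}
Let $Y<Q$ be proper and $S$-confined, and let $M\ge Y$ be maximal. Every point of $Q/Y$ is fixed by an element of $S$, so $S\ne\emptyset$ and $1\le\sum_{s\in S}\operatorname{fpr}(s,Q/Y)\le\sum_{s\in S}\operatorname{fpr}(s,Q/M)<1$, which is absurd. So only $Y=Q$ can be $S$-confined, and $\varphi^Q=0$ for any nontrivial $\varphi\in\operatorname{Irr}(Q)$.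
\end{proof}

We use the theorem of Liebeck and Saxl in the following form.

\begin{theorem}[{\cite[Theorem~1]{LS}}]\label{thm:LS}
There is a finite list of groups such that, if $Q$ is a finite simple group of Lie type over $\mathbb{F}_q$ that is not on the list and is not isomorphic to any $PSL_2(q')$, $M<Q$ is a maximal subgroup and $1\neq x\in Q$, then $\operatorname{fpr}(x,Q/M)\le\frac4{3q}$.
\end{theorem}

The excluded family is handled directly.

\begin{lemma}\label{lem:psl2}
Let $Q=PSL_2(q)$ with $q\ge4$, let $M<Q$ be maximal, and let $1\neq x\in Q$. Then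
\[
\operatorname{fpr}(x,Q/M)\le\max\left(\frac2{q+1},\ \frac{2\max(60,\,2(q+1),\,q^{3/2})}{q(q-1)}\right),
\]
and the right side tends to $0$ as $q\to\infty$.
\end{lemma}

\begin{proof}
We first show $|C_Q(x)|\le q+1$. Let $d=\gcd(2,q-1)$ be the order of the center $\{\pm1\}$ of $SL_2(q)$, and let $\hat x\in SL_2(q)$ be a preimage of $x$. It is not a scalar, so the matrices commuting with it form the two-dimensional algebra $\mathbb{F}_q[\hat x]$, which is isomorphic to $\mathbb{F}_q\times\mathbb{F}_q$, to $\mathbb{F}_{q^2}$, or to $\mathbb{F}_q[\varepsilon]$ with $\varepsilon^2=0$. The determinant is the norm of this algebra, so the centralizer $\hat C$ of $\hat x$ in $SL_2(q)$ has order $q-1$, $q+1$ or $dq$, respectively. The preimage of $C_Q(x)$ in $SL_2(q)$ is $\{g\mid g\hat xg^{-1}=\pm\hat x\}$; it has order $d\,|C_Q(x)|$ and contains $\hat C$ with index at most $d$. In the first two cases this gives $|C_Q(x)|\le|\hat C|\le q+1$. In the third case $\hat x$ has trace $\pm2$, so for odd $q$ it is not conjugate to $-\hat x$; the index is $1$ and $|C_Q(x)|=q$. Since $|Q|\ge q(q^2-1)/2$, we conclude $|x^Q|\ge q(q-1)/2$.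

By Dickson's list of the subgroups of $PSL_2(q)$, either $M$ is a Borel subgroup, that is, the stabilizer of a point of the projective line, or $M$ is dihedral of order at most $2(q+1)$, or isomorphic to $A_4$, $S_4$ or $A_5$, or isomorphic to $PSL_2(q_1)$ or $PGL_2(q_1)$ for a proper subfield $\mathbb{F}_{q_1}$, in which case $|M|\le q_1^3\le q^{3/2}$. In the Borel case $x$ fixes at most $2$ of the $q+1$ points, because a nonscalar $2\times2$ matrix has at most two eigenspaces, each of dimension $1$. In the other cases \eqref{eq:fpr} gives $\operatorname{fpr}(x,Q/M)\le|M|/|x^Q|\le2|M|/(q(q-1))$.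
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:finite}]
Fix $k$. Choose $q_0\ge4$ such that for $q>q_0$ both $\frac4{3q}$ and the bound in Lemma~\ref{lem:psl2} are less than $1/k$. Let $\mathcal{E}$ consist of the following simple groups: the sporadic groups and the Tits group; the groups $\operatorname{Alt}(n)$ with $n<n_A(k)$; the groups on the list in Theorem~\ref{thm:LS}; the groups $PSL_2(q)$ with $q\le q_0$; and the groups of Lie type over $\mathbb{F}_q$ with $q\le q_0$ that are exceptional, or classical of dimension less than $n_B(k)$. The groups of the last kind have rank bounded in terms of $k$, so there are finitely many for each $q$. Hence $\mathcal{E}$ is finite up to isomorphism. Let $N(k)$ exceed the orders of all groups in $\mathcal{E}$.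

Let $Q$ be a nonabelian finite simple group with $|Q|\ge N(k)$, so $Q\notin\mathcal{E}$, and let $S\subseteq Q\setminus\{1\}$ with $|S|\le k$. By the classification of finite simple groups, one of the following holds. If $Q=\operatorname{Alt}(n)$ with $n\ge n_A(k)$, then $S$ is good by Proposition~\ref{prop:alt}. If $Q$ is classical of dimension at least $n_B(k)$, then $S$ is good by (F1) and Proposition~\ref{prop:classical}. Otherwise $Q$ is of Lie type over $\mathbb{F}_q$ with $q>q_0$. If $Q\cong PSL_2(q')$, then $q'>q_0$ because $Q\notin\mathcal{E}$, and Lemma~\ref{lem:psl2} applies; if not, Theorem~\ref{thm:LS} applies. In both cases all fixed point ratios on cosets of maximal subgroups are less than $1/k$, and $S$ is good by Lemma~\ref{lem:fpr}.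
\end{proof}

By Section~\ref{sec:reduction}, this also completes the proofs of Theorems~\ref{thm:main} and~\ref{thm:uniform}.

\begin{thebibliography}{9}

\bibitem{Asch}
Aschbacher, \emph{Finite Group Theory}.

\bibitem{LS}
Liebeck and Saxl, \emph{Proc. London Math. Soc.} (3) \textbf{63} (1991), 266--314.

\bibitem{Taylor}
Taylor, \emph{The Geometry of the Classical Groups}.

\end{thebibliography}
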